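\title{Non-PAC fields whose Henselian closures are all separably closed}

\begin{abstract}
The Henselian closures of a pseudo algebraically closed (PAC) field at its nontrivial valuations are separably closed. We show that the converse fails, even for infinite fields of finite transcendence degree that are not formally real. There is an algebraic extension $K$ of $\mathbb Q(\zeta_3)$ whose absolute Galois group is a nontrivial free pro-$3$ group, whose Henselian closures are all algebraically closed, and over which the cubic $x^3+2y^3+4z^3=0$ has no point. Infinite non-PAC fields that are not formally real and have only separably closed Henselian closures exist in characteristic $0$ for every finite transcendence degree, in characteristic $p$ for every finite transcendence degree $r\ge1$, and in no other case of finite transcendence degree. The field is the union of a tower in which each Kummer step destroys a piece of local structure, while ramification at auxiliary primes prevents a fixed curve of genus one from acquiring a point.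
\end{abstract}

\section{The question and the answer}\label{sec:intro}

For a field $K$ let $K_s$ be a separable closure and $G_K=\operatorname{Gal}(K_s/K)$. The field $K$ is \emph{formally real} if $-1$ is not a sum of squares in $K$. It is \emph{PAC} (pseudo algebraically closed) if every nonempty absolutely irreducible variety defined over $K$ has a $K$-rational point. It does not matter here whether varieties are required to be affine: if a projective curve has no $K$-point, neither has an affine open part of it. For a valuation $w$ of $K$, a \emph{Henselian closure} $K_w^h\subseteq K_s$ of $(K,w)$ is the decomposition field of an extension of $w$ to $K_s$; it is Henselian and unique up to $K$-isomorphism. We call $K$ \emph{locally separably closed} if $K_w^h=K_s$ for every nontrivial valuation $w$ of $K$. The trivial valuation is left out because its Henselian closure is $K$ itself.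

The Henselian closure is the algebraic substitute for the completion: for the $p$-adic valuation of $\mathbb Q$ it is a subfield of $\mathbb Q_p$ (Lemma~\ref{lem:density}). A simple way to show that a variety has no $K$-point is to show that it has no point over some $K_w^h$. A PAC field leaves no room for such an argument.

\begin{proposition}\label{prop:pac}
Every PAC field is locally separably closed.
\end{proposition}

The short proof is in Section~\ref{sec:val}. The converse would be a local-global principle: over a locally separably closed field an absolutely irreducible variety has points over all Henselian closures, since it has points over $K_s$, and one asks whether it has a point over $K$. Two kinds of fields violate the converse for simple reasons.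

\begin{itemize}
\item A finite field $\mathbb F_q$ has no nontrivial valuation, because its nonzero elements are roots of unity, so the local condition is empty. It is not PAC: the curve $(x^q-x)y=1$ is isomorphic to an open part of the affine line and has no $\mathbb F_q$-point.
\item Let $K=\mathbb R\cap\overline{\mathbb Q}$. A nontrivial valuation $w$ of $K$ induces on $\mathbb Q$ a $p$-adic valuation, and $w(8p)>2w(2)$. By Lemma~\ref{lem:powers}, the negative number $1-8p$ is a square in $K_w^h$. So $K_w^h\ne K$, and $K_w^h=\overline{\mathbb Q}$ because $[\overline{\mathbb Q}:K]=2$. But $K$ is not PAC, since $x^2+y^2+1=0$ has no real point. Here the obstruction comes from an ordering, which the valuations do not see.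
\end{itemize}

Setting these aside leads to the question that this paper answers.

\begin{quote}
\textbf{Problem.} Is there an infinite field $K$ of finite transcendence degree over its prime field which is not formally real, is not PAC, and is locally separably closed?
\end{quote}

The simplest cases suggest that there is none. An infinite algebraic extension of $\mathbb F_p$ has no nontrivial valuation, and it is PAC \cite[Cor.~11.2.4]{FJ}. An algebraic extension of $\mathbb Q$ that is locally separably closed and not formally real has trivial Brauer group (Lemma~\ref{lem:brauer}), so every smooth conic over it has a point. Curves of genus one are the next case, and they give the opposite answer.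

\begin{theorem}\label{thm:main}
Let $K_0=\mathbb Q(\zeta_3)$ and let $X$ be the smooth plane cubic $x^3+2y^3+4z^3=0$. There is an algebraic extension $K/K_0$ such that
\begin{enumerate}
\item[(1)] $X(K)=\varnothing$; in particular $K$ is not PAC;
\item[(2)] for every nontrivial valuation $w$ of $K$ the Henselian closure $K_w^h$ is algebraically closed;
\item[(3)] $G_K$ is a nontrivial free pro-$3$ group.
\end{enumerate}
The field $K$ is infinite and not formally real.
\end{theorem}

So the answer to the Problem is yes, already in transcendence degree $0$. The construction works over every infinite finitely generated field. For an elliptic curve $E$ over $K$ we write $H^1(K,E)=H^1(G_K,E(K_s))$, and $\xi_{K'}$ for the restriction of a class $\xi$ to an extension $K'\subseteq K_s$. For an abelian group $A$, $A[\ell]$ is the subgroup killed by $\ell$, and $\mu_\ell$ is the group of $\ell$-th roots of unity in $K_s$.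

\begin{theorem}\label{thm:general}
Let $K_0$ be an infinite finitely generated field, $\ell\ne\operatorname{char}K_0$ a prime, $E/K_0$ an elliptic curve and $0\ne\xi\in H^1(K_0,E)[\ell]$. There is a separable algebraic extension $K/K_0$, with $\mu_\ell\subset K$ and $G_K$ pro-$\ell$, such that $\xi_K\ne0$ in $H^1(K,E)$ and all Henselian closures of $K$ at nontrivial valuations are separably closed. In particular $K$ is not PAC.
\end{theorem}

\begin{corollary}\label{cor:class}
A field as in the Problem with characteristic $c$ and transcendence degree $r<\infty$ exists if and only if $(c,r)$ is not of the form $(p,0)$ with $p$ prime.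
\end{corollary}

The field $K$ is the union of a tower $K_0\subseteq K_1\subseteq\cdots$ of finite extensions with $\xi_{K_n}\neq0$, which for the class of a curve $X$ means $X(K_n)=\varnothing$. Extensions of degree prime to $\ell$ cannot kill $\xi$; making all of them turns $G_K$ into a pro-$\ell$ group. Then $K_w^h=K_s$ follows once every $a\in K^\times$ is an $\ell$-th power in $K_w^h$ (Section~\ref{sec:val}). For this one need not adjoin $\sqrt[\ell]a$ itself: any $\sqrt[\ell]d$ with $d$ close to $a$ at $w$ will do. The heart of the proof is that $d$ can be chosen so that $\xi$ survives. Section~\ref{sec:example} shows the mechanism on the cubic of Theorem~\ref{thm:main}, Section~\ref{sec:coh} proves it in general, Section~\ref{sec:step} produces $d$, Section~\ref{sec:tower} builds the tower, and Section~\ref{sec:final} derives Theorem~\ref{thm:main} and Corollary~\ref{cor:class}. Theorem~\ref{thm:main} does not depend on Subsection~\ref{sub:general}.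

\section{Henselian closures}\label{sec:val}

Valuations are written additively and may have any ordered value group. The ring and maximal ideal of $w$ are $O_w$ and $\mathfrak m_w$, valuations with the same ring are identified, and $w$ is nontrivial if $O_w$ is not the whole field. The prime ideals of $O_w$ form a chain; the \emph{rank} of $w$ is the number of nonzero ones, and $w$ has rank $1$ exactly when its value group is a nonzero subgroup of $\mathbb R$. A \emph{discrete} valuation is normalized to have value group $\mathbb Z$. We use the following standard facts.

\begin{enumerate}
\item[(V1)] A valuation $w$ of $K$ extends to every algebraic extension $N$. The value group of $N$ is torsion modulo that of $K$; so a valuation of $N$ is nontrivial, or of rank $1$, if and only if its restriction to $K$ is. If $N/K$ is Galois, $\operatorname{Gal}(N/K)$ permutes the extensions transitively.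
\item[(V2)] Let $\tilde w$ extend $w$ to $K_s$, with ring $\tilde O$ and residue field $\tilde\kappa$. The \emph{decomposition group} $D$ is the stabilizer of $\tilde O$ in $G_K$, and the \emph{inertia group} $I$ is the kernel of the action of $D$ on $\tilde\kappa$. For $N/K$ Galois, $D$ maps onto the stabilizer of $\tilde O\cap N$ in $\operatorname{Gal}(N/K)$, by (V1) for $K_s/N$. The fixed field of $I$, and hence its subfield $K_w^h=K_s^D$, has the same value group as $K$.
\item[(V3)] For $K\subseteq N\subseteq K_s$ the Henselian closure of $(N,\tilde w|_N)$ is the fixed field $N^h$ of $D\cap G_N$. So $N\subseteq N'$ implies $N^h\subseteq N'^h$, and $(\bigcup N_j)^h=\bigcup N_j^h$ for an ascending chain.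
\item[(V4)] A valued field is \emph{Henselian} if the valuation has only one extension to the separable closure. The completion of a field at a valuation of rank $1$ is Henselian. In a Henselian field with valuation ring $O$ the Hensel--Rychlik lemma holds: if $f\in O[T]$ and $x\in O$ satisfy $w(f(x))>2w(f'(x))$, then $f$ has a root in $O$.
\end{enumerate}

The nontrivial valuations of a number field are its finite places. Whether an element $a\in K$ is an $\ell$-th power in $K_w^h$ does not depend on the choice of $K_w^h$.

\begin{lemma}\label{lem:powers}
Let $(K,w)$ be Henselian and $\ell\ne\operatorname{char}K$ a prime. Every $u\in K$ with $w(u-1)>2w(\ell)$ is an $\ell$-th power in $K$.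
\end{lemma}

\begin{proof}
Since $w(u-1)>0$, we have $u\in O_w$. Apply (V4) to $f=T^\ell-u$ and $x=1$, where $f(1)=1-u$ and $f'(1)=\ell$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:pac}]
Let $K$ be PAC, $w$ nontrivial with ring $O$, and $N=K(\theta)$ a finite Galois extension of degree $n$. We show $N\subseteq K_w^h$. After multiplying $\theta$ by an element of $O$, its minimal polynomial $f$ lies in $O[T]$. Any root of $f$ generates $N$, so it suffices to find a root in $K_w^h$. As $f$ is separable, $gf+hf'=\delta$ with $g,h\in O[T]$ and $0\ne\delta\in O$. Take $0\neq\pi\in\mathfrak m_w$ and $c=\delta^4\pi$.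

The polynomial $\Phi=f(S)f(T)-c$ is irreducible over an algebraic closure $\bar K$. Indeed, let $v$ be the discrete valuation of $\bar K(S)$ at a root of $f$; the root is simple, so $v(f(S))=1$. If $\tau$ is algebraic over $\bar K(S)$ with $f(\tau)=c/f(S)$, an extension of $v$ has $v(f(\tau))=-1$, which forces $v(\tau)<0$ and $nv(\tau)=-1$. So $\tau$ has degree $n$, and $\Phi$ is irreducible over $\bar K(S)$. A factor of $\Phi$ in $\bar K[S]$ divides the leading coefficient $f(S)$, hence $c$, and is constant.

So there are $x,y\in K$ with $f(x)f(y)=c$, and we may assume $w(f(x))>2w(\delta)\ge0$. Then $x\in O$, since $w(x)<0$ would give $w(f(x))=nw(x)<0$. From $g(x)f(x)+h(x)f'(x)=\delta$ and $w(f(x))>w(\delta)$ we get $w(f'(x))\le w(\delta)$. Thus $w(f(x))>2w(f'(x))$, and $f$ has a root in $K_w^h$ by (V4).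
\end{proof}

\begin{lemma}\label{lem:density}
If $w$ has rank $1$, then $K_w^h$ embeds over $K$, as a valued field, in the completion $\hat K$. In particular $K$ is dense in $K_w^h$.
\end{lemma}

\begin{proof}
The valuation of $\hat K$ extends uniquely to $\hat K_s$. An embedding of $K_s$ in $\hat K_s$ over $K$ induces an extension of $w$ to $K_s$, and by (V1) we can change the embedding by an element of $G_K$ so that it induces the given $\tilde w$. Elements of $G_{\hat K}$ preserve the valuation of $\hat K_s$, so their restrictions to $K_s$ lie in $D$. Hence $K_s^D\subseteq K_s\cap\hat K$.
\end{proof}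

The next lemma reduces the local condition to a statement about elements of $K$, which can be arranged one element at a time.

\begin{lemma}\label{lem:criterion}
Let $K$ have finite transcendence degree $r$ over its prime field, let $\ell\ne\operatorname{char}K$ be a prime with $\mu_\ell\subset K$, and let $G_K$ be pro-$\ell$. Suppose that for every valuation $w$ of $K$ of rank $1$, every $a\in K^\times$ is an $\ell$-th power in $K_w^h$. Then $K$ is locally separably closed.
\end{lemma}

\begin{proof}
First let $w$ have rank $1$, and let $0\ne b\in K_w^h$. By Lemma~\ref{lem:density} there is $a\in K^\times$ with $w(a-b)>w(b)+2w(\ell)$, that is, $w(a/b-1)>2w(\ell)$. By Lemma~\ref{lem:powers}, $a/b$ is an $\ell$-th power in $K_w^h$; so is $a$, hence so is $b$. By Kummer theory a cyclic extension of degree $\ell$ of a field containing $\mu_\ell$ is generated by an $\ell$-th root, so $K_w^h$ has no such extension. Its absolute Galois group $D$ is a closed subgroup of $G_K$, hence pro-$\ell$, and a nontrivial pro-$\ell$ group has an open normal subgroup of index $\ell$. Therefore $D=1$ and $K_w^h=K_s$.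

Now let $w$ be any nontrivial valuation and $\tilde w$ an extension to $K_s$ with ring $\tilde O$. The argument above used density, which we have only in rank $1$, so we pass to a coarser valuation; this is the one place where finite transcendence degree is used. By Abhyankar's inequality the value group $\Gamma$ of $\tilde w$ has $\dim_{\mathbb Q}\Gamma\otimes\mathbb Q\le r+1$, the prime field contributing at most $1$, and the rank is bounded by this dimension. So $\tilde O$ has a smallest nonzero prime ideal $\mathfrak p$, and $\tilde O_{\mathfrak p}$ is the ring of a valuation $\tilde w_1$ of rank $1$. Its restriction $w_1$ to $K$ has rank $1$ by (V1). An automorphism that stabilizes $\tilde O$ stabilizes $\mathfrak p$ and $\tilde O_{\mathfrak p}$. So the decomposition group of $\tilde w$ lies in that of $\tilde w_1$, which is trivial by the first part.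
\end{proof}

\section{A first step by hand}\label{sec:example}

We begin with the reason why the cubic of Theorem~\ref{thm:main} has no point over $K_0$, in a form that also serves for Corollary~\ref{cor:class}.

\begin{lemma}\label{lem:cubic}
Let $K$ be a field of characteristic $\ne3$ with a discrete valuation $v$, and let $v(\pi)=1$. The plane cubic $X_\pi\colon x^3+\pi y^3+\pi^2z^3=0$ is smooth, has no $K$-point, and has a point over the separable cubic extension $K(\sqrt[3]\pi)$.
\end{lemma}

\begin{proof}
The partial derivatives $3x^2$, $3\pi y^2$, $3\pi^2z^2$ have no common zero in the projective plane. For $0\ne(x,y,z)\in K^3$ the nonzero terms among $x^3,\pi y^3,\pi^2z^3$ have values in different classes modulo $3$, so their sum is not $0$. As $\pi$ is not a cube, $T^3-\pi$ is irreducible, and it is separable; the point is $(-\sqrt[3]\pi:1:0)$.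
\end{proof}

Let $\zeta=\zeta_3$, $K_0=\mathbb Q(\zeta)$ and $X=X_2$. The prime $2$ is inert in $K_0$, because $T^2+T+1$ is irreducible modulo $2$, so there is a place $v$ with $v(2)=1$, and $X(K_0)=\varnothing$. This reason is local: by (V2) the lemma applies to the Henselian closure at $v$ as well. The tower has to destroy it, since $2$ must become a cube in the Henselian closures above $v$, and then $X$ has a point there. Adjoining $\sqrt[3]2$ is not allowed, as it gives $X$ a global point. But every odd integer $u$ is a cube in the Henselian closure at $v$, by Lemma~\ref{lem:powers}, so $\sqrt[3]{2u}$ has the same local effect. We try $u=7$ and $L=K_0(\sqrt[3]{14})$, with $\operatorname{Gal}(L/K_0)=\langle\sigma\rangle$.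

Since $T^2+T+1$ has the two roots $2,4$ modulo $7$, the prime $7$ splits in $K_0$. Let $q$ be a place above it; its residue field is $\mathbb F_7$ and $q(14)=1$. So $L/K_0$ is totally ramified at $q$: there is one place $\mathfrak Q$ of $L$ above $q$, its residue field is $\mathbb F_7$, and $\sigma$ acts trivially on it. The reduced cubic $\bar X$ over $\mathbb F_7$ is smooth.

Suppose $P\in X(L)$. As $P\notin X(K_0)$, the points $P,\sigma P,\sigma^2P$ are distinct, and by total ramification they have the same reduction $\bar P\in\bar X(\mathbb F_7)$. This is not yet a contradiction: $1+2+4=7$, so $(1:1:1)\in\bar X(\mathbb F_7)$, and this smooth point lifts to the Henselian closure at $q$. The place $q$ puts no local obstruction on $X$. It does restrict the position of the three conjugates.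

\begin{example}\label{ex:collinear}
\emph{The points $P,\sigma P,\sigma^2P$ are not collinear.} Suppose they lie on a line. It is $\sigma$-stable, hence given by a linear form with coefficients in $O_q$, one of them a unit. Eliminating the corresponding variable turns the equation of $X$ into a binary cubic form $\Phi$ over $O_q$, and $\bar\Phi\ne0$ because the smooth cubic $\bar X$ contains no line. Write $\Phi=c\,\lambda_0\lambda_1\lambda_2$, where $\lambda_i$ is a linear form over $O_{\mathfrak Q}$ with a unit coefficient that vanishes at $\sigma^iP$; then $c$ is a unit. All $\bar\lambda_i$ vanish at $\bar P$, so $\bar\Phi$ has a triple zero there, and $\bar P$ is a flex of $\bar X$. The flexes lie on the Hessian curve, the determinant of $\operatorname{diag}(6x,12y,24z)$, that is, on $xyz=0$. An $\mathbb F_7$-point of $\bar X$ with $z=0$, $y=0$ or $x=0$ requires that $-2$, $-4$ or $-2$, respectively, be a cube in $\mathbb F_7$. The nonzero cubes are $\pm1$, so there is no such point.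
\end{example}

What remains is to drop collinearity; we describe the argument here and prove it in Section~\ref{sec:coh}. Let $E$ be the Jacobian of $X$, let $H$ be a line section and $A=P+\sigma P+\sigma^2P$, a divisor of degree $3$ defined over $K_0$. The role of the flexes is taken by
\[
T_A=\{x\in X(\overline{\mathbb Q}) : 3x\sim A\},
\]
a Galois-stable set of nine points on which $E[3]$ acts simply transitively; for $A\sim H$ it is the set of flexes. At a place $q\nmid 6$ that is totally ramified in $L$, the divisor $A$ reduces to $3\bar P$. Reduction maps $T_A$ bijectively onto the solutions of $3x\sim 3\bar P$, so one point of $T_A$ reduces to $\bar P$, and by uniqueness it is fixed by the decomposition group. Thus \emph{a point of $X$ over $L$ forces $T_A$ to have a point over the Henselian closure at every such $q$.} We do not know $A$ in advance, but $[A-H]\in E(K_0)$, and translation by $e\in E(K_0)$ identifies $T_A$ with $T_{A'}$ when $[A'-A]=3e$. So only the class of $[A-H]$ in $E(K_0)/3E(K_0)$ matters, and this group is finite by the Mordell--Weil theorem. None of the finitely many sets $T$ has a $K_0$-point, since $T\subset X$. For these finite sets, unlike for $X$, a local-global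 principle holds: Chebotarev's theorem and a lemma on $GL_2(\mathbb F_3)$ give for each $T$ a place $q_T$ at which $T$ has no local point, as $q\mid7$ does for the flexes. If $d$ is close to $2$ at $v$ and has value $1$ at every $q_T$, then $X$ has no point over $K_0(\sqrt[3]d)$. The argument used only $X(K_0)=\varnothing$, not the reason for it, so it can be repeated over the new field.

\section{Curves of genus one and test valuations}\label{sec:coh}

\subsection{Cohomology classes and their lifts}

Let $G$ be a profinite group and $A$ a discrete $G$-module. The group $H^1(G,A)$ consists of the continuous (that is, locally constant) maps $c\colon G\to A$ with $c(\sigma\tau)=c(\sigma)+\sigma c(\tau)$, modulo the coboundaries $\tau\mapsto\tau y-y$. If $G$ acts trivially, it is $\operatorname{Hom}(G,A)$. We use three facts.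

\begin{enumerate}
\item[(C1)] For a closed normal subgroup $N$ the inflation--restriction sequence $0\to H^1(G/N,A^N)\to H^1(G,A)\to H^1(N,A)$ is exact.
\item[(C2)] For an open subgroup $U$, corestriction after restriction is multiplication by $[G:U]$. So a class that vanishes on $U$ is killed by $[G:U]$, and a nonzero class killed by $\ell$ does not vanish on $U$ if $\ell\nmid[G:U]$.
\item[(C3)] If $U_0\supseteq U_1\supseteq\cdots$ are closed subgroups and a class vanishes on $\bigcap U_n$, it vanishes on some $U_n$. Indeed, if $c(\tau)=\tau y-y$ on $\bigcap U_n$, the set of all $\tau\in G$ satisfying this equation is open, so it contains some $U_n$ by compactness.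
\end{enumerate}

Let $X$ be a smooth projective geometrically integral curve of genus $1$ over $K$. Its Jacobian $E=\operatorname{Pic}^0_X$ is an elliptic curve over $K$, and $E(K_s)$ is the group of divisor classes of degree $0$ on $X_{K_s}$. Choose $x_0\in X(K_s)$ and let $\xi\in H^1(K,E)$ be the class of the cocycle $\tau\mapsto[\tau x_0-x_0]$; we call $\xi$ the \emph{class of $X$}.

\begin{lemma}\label{lem:class}
For $K\subseteq K'\subseteq K_s$ we have $X(K')\ne\varnothing$ if and only if $\xi_{K'}=0$. If $X$ has a point over a separable extension of degree $\ell$, then $\ell\xi=0$.
\end{lemma}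

\begin{proof}
If $x_1\in X(K')$, then $[\tau x_0-x_0]=\tau y-y$ for $\tau\in G_{K'}$, with $y=[x_0-x_1]$. Conversely, if $[\tau x_0-x_0]=\tau y-y$ for $\tau\in G_{K'}$, the class $[x_0]-y$ of degree $1$ is $G_{K'}$-invariant. By Riemann--Roch it contains exactly one effective divisor over $K_s$, which is a point of $X(K_s)$. By uniqueness this point is $G_{K'}$-invariant, so it lies in $X(K')$. The last claim follows from (C2).
\end{proof}

Conversely, every $\xi\in H^1(K,E)$ is represented by a torsor under $E$, a smooth projective geometrically integral curve over $K$ that has a $K'$-point if and only if $\xi_{K'}=0$.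

Let $\ell\ne\operatorname{char}K$ be a prime. Multiplication by $\ell$ on $E$ is \'etale and surjective, so it is surjective on $E(K_s)$, and its kernel $E[\ell]\subset E(K_s)$ is a $2$-dimensional $\mathbb F_\ell$-vector space. The long exact sequence gives the \emph{Kummer sequence}
\begin{equation}\label{eq:kummer}
0\to E(K)/\ell E(K)\to H^1(K,E[\ell])\to H^1(K,E)[\ell]\to0 .
\end{equation}
A \emph{lift} of $\xi\in H^1(K,E)[\ell]$ is a preimage in $H^1(K,E[\ell])$. Lifts are the cohomological form of the sets $T_A$ of Section~\ref{sec:example}: for $x\in T_A$ the cocycle $\tau\mapsto[\tau x-x]$ takes values in $E[\ell]$ and represents $\xi$.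

\subsection{What a ramified splitting field forces}

Recall that $E$ has \emph{good reduction} at a discrete valuation $v$ if it extends to an elliptic curve $\mathcal E$ over $O_v$, that is, if it has a Weierstrass equation over $O_v$ with unit discriminant. An extension $L/K$ of degree $\ell$ is \emph{totally ramified} at $v$ if $v$ has an extension to $L$ with ramification index $\ell$.

\begin{lemma}\label{lem:ramified}
Let $\ell\ne\operatorname{char}K$ be a prime, $E/K$ an elliptic curve, $L/K$ a cyclic extension of degree $\ell$ with group $G$, and $\xi\in H^1(K,E)[\ell]$ with $\xi_L=0$. Then $\xi$ has a lift $\eta$ with the following property. Let $v$ be a discrete valuation of $K$, and $D\supseteq I$ the decomposition and inertia groups of an extension $\tilde v$ to $K_s$. If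
\begin{enumerate}
\item[(a)] $E$ has good reduction at $v$,
\item[(b)] the residue characteristic of $v$ is not $\ell$,
\item[(c)] $L/K$ is totally ramified at $v$,
\item[(d)] $\eta|_I=0$ in $H^1(I,E[\ell])$,
\end{enumerate}
then $\eta|_D=0$ in $H^1(D,E[\ell])$.
\end{lemma}

\begin{proof}
\emph{The lift.} By (C1), $\xi$ is represented by $\tau\mapsto c(\bar\tau)$, where $c\colon G\to E(L)$ is a cocycle and $\bar\tau$ is the image of $\tau$ in $G$. Put $s=-\sum_{g\in G}c(g)$. Summing $\tau c(g)=c(\bar\tau g)-c(\bar\tau)$ over $g$ gives $\tau s-s=\ell c(\bar\tau)$. Choose $y\in E(K_s)$ with $\ell y=s$ and set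
\[
\eta(\tau)=c(\bar\tau)-(\tau y-y).
\]
This cocycle satisfies $\ell\eta(\tau)=\ell c(\bar\tau)-(\tau s-s)=0$ and differs from $c(\bar\tau)$ by a coboundary in $E(K_s)$. So it defines a lift of $\xi$, and no valuation has entered its definition.

\emph{Reduction.} Let $v$ satisfy (a)--(d), and let $\tilde O,\tilde\kappa$ be the ring and residue field of $\tilde v$. By (a) and properness, $E(K_s)=\mathcal E(\tilde O)$, so there is a $D$-equivariant homomorphism $\operatorname{red}\colon E(K_s)\to\mathcal E(\tilde\kappa)$, and $I$ acts trivially on the target. By (b), $\mathcal E[\ell]$ is finite \'etale over $O_v$. Two $\tilde O$-points of a finite \'etale scheme agree on an open and closed subset of $\operatorname{Spec}\tilde O$, so they are equal if they agree at the closed point. Hence $\operatorname{red}$ is injective on $E[\ell]$. As $E[\ell]$ has $\ell^2$ elements and $\mathcal E(\tilde\kappa)[\ell]$ has at most $\ell^2$, the map $\operatorname{red}\colon E[\ell]\to\mathcal E(\tilde\kappa)[\ell]$ is bijective.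

\emph{The cocycle $c$ reduces to zero.} By injectivity and equivariance, $I$ acts trivially on $E[\ell]$, so coboundaries on $I$ vanish and (d) says that $\eta(\tau)=0$ for $\tau\in I$. For such $\tau$ we get $c(\bar\tau)=\tau y-y$ and $\operatorname{red}c(\bar\tau)=\tau\operatorname{red}y-\operatorname{red}y=0$. By (c) and (V1), the valuation induced by $\tilde v$ on $L$ has ramification index $\ell$, so $L$ is not contained in the fixed field of $I$, by (V2). Thus the image of $I$ in $G$ is nontrivial, hence all of $G$, and $\operatorname{red}c(g)=0$ for every $g\in G$.

\emph{Conclusion.} Now $\ell\operatorname{red}y=\operatorname{red}s=0$, so there is $t\in E[\ell]$ with $\operatorname{red}t=\operatorname{red}y$. Put $y'=y-t$, so that $\operatorname{red}y'=0$. The cocycle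
\[
\eta'(\tau)=c(\bar\tau)-(\tau y'-y')=\eta(\tau)+(\tau t-t)
\]
takes values in $E[\ell]$ and is cohomologous to $\eta$ there. For $\tau\in D$ we have $\operatorname{red}\eta'(\tau)=0-(\tau\operatorname{red}y'-\operatorname{red}y')=0$, hence $\eta'(\tau)=0$ by injectivity.
\end{proof}

\begin{remark}\label{rem:dictionary}
If $\xi$ is the class of $X$ and $P\in X(L)$, we may take $c(g)=[gP-P]$. Then $s=[\ell P-A]$ with $A=\sum_ggP$, the point $x$ with $[P-x]=y$ satisfies $\ell x\sim A$, and $\eta(\tau)=[\tau x-x]$; replacing $y$ by $y'$ selects the point of $T_A$ with the same reduction as $P$. Hypothesis (c) is what makes the conjugates of $P$ collide. For the cubic of Section~\ref{sec:example}, $L=K_0(\sqrt[3]2)$ and the flex $P=(-\sqrt[3]2:1:0)$, we have $s=0$ and may take $y=0$. At $q\mid7$, where $L$ is unramified, (a), (b), (d) hold. Yet $\eta|_D\ne0$, since otherwise some flex would be fixed by $D$ and would reduce to an $\mathbb F_7$-rational flex, which Example~\ref{ex:collinear} excludes.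
\end{remark}

We use the lemma in the contrapositive, which suggests a definition.

\begin{definition}\label{def:test}
Let $\eta\in H^1(K,E[\ell])$. A discrete valuation $q$ of $K$ is a \emph{test valuation for $\eta$} if $E$ has good reduction at $q$, the residue characteristic is not $\ell$, and for some extension of $q$ to $K_s$, with decomposition and inertia groups $D\supseteq I$, we have $\eta|_I=0$ and $\eta|_D\ne0$.
\end{definition}

\begin{proposition}\label{prop:survive}
Let $\ell\neq\operatorname{char}K$, $\mu_\ell\subset K$, $\xi\in H^1(K,E)[\ell]$ and $d\in K^\times$. Suppose that every lift $\eta$ of $\xi$ has a test valuation $q_\eta$ with $q_\eta(d)=1$. Then $L=K(\sqrt[\ell]d)$ is cyclic of degree $\ell$ over $K$, and $\xi_L\ne0$.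
\end{proposition}

\begin{proof}
Lifts exist by \eqref{eq:kummer}. At an extension of $q_\eta$ to $L$ the element $\sqrt[\ell]d$ has value $1/\ell$. So $[L:K]=\ell$, the extension is totally ramified at every $q_\eta$, and it is cyclic because $\mu_\ell\subset K$. If $\xi_L=0$, let $\eta$ be the lift given by Lemma~\ref{lem:ramified}. Conditions (a)--(d) hold at $q_\eta$, so $\eta|_D=0$, contrary to Definition~\ref{def:test}.
\end{proof}

\subsection{Detecting a lift on a cyclic group}

To apply the proposition we need finitely many lifts, so that one $d$ can serve them all, and a test valuation for each. Chebotarev's theorem produces decomposition groups that contain one prescribed element of a Galois group. So we must know that a nonzero class is already nonzero on a cyclic subgroup. For a trivial action this holds because a nonzero homomorphism is nonzero on some element; the general case reduces to this and to the shape of $GL_2(\mathbb F_\ell)$.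

\begin{lemma}\label{lem:cyclic}
Let $\Gamma$ be a finite group acting linearly on a $2$-dimensional $\mathbb F_\ell$-vector space $V$, and let $0\ne h\in H^1(\Gamma,V)$. Then $h|_{\langle\gamma\rangle}\ne0$ for some $\gamma\in\Gamma$.
\end{lemma}

\begin{proof}
Suppose that all these restrictions vanish, and let $\Delta$ be the kernel of the action. The homomorphism $h|_\Delta\colon\Delta\to V$ vanishes on every cyclic subgroup, so it is $0$, and by (C1) $h$ is inflated from some $h'\in H^1(\Gamma/\Delta,V)$. The group $\Gamma/\Delta$ embeds in $GL_2(\mathbb F_\ell)$, of order $\ell(\ell-1)^2(\ell+1)$. So a Sylow $\ell$-subgroup of $\Gamma/\Delta$ has order $1$ or $\ell$ and is cyclic, say generated by the image $\bar\gamma$ of $\gamma\in\Gamma$; this is where $\dim V=2$ is used. The kernel of $\langle\gamma\rangle\to\langle\bar\gamma\rangle$ acts trivially on $V$, so inflation $H^1(\langle\bar\gamma\rangle,V)\to H^1(\langle\gamma\rangle,V)$ is defined and injective, and it maps $h'|_{\langle\bar\gamma\rangle}$ to $h|_{\langle\gamma\rangle}=0$. Hence $h'$ vanishes on a subgroup of index prime to $\ell$. As $\ell h'=0$, (C2) gives $h'=0$ and $h=0$, a contradiction.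
\end{proof}

\begin{lemma}\label{lem:prep}
Let $K$ be a finitely generated field, $\ell\ne\operatorname{char}K$, $E/K$ an elliptic curve and $0\ne\xi\in H^1(K,E)[\ell]$. The set $F$ of lifts of $\xi$ is finite and nonempty. There are a finite Galois extension $M/K$ with group $\Gamma$ and elements $\gamma_\eta\in\Gamma$ $(\eta\in F)$ with the following property. Let $q$ be a discrete valuation of $K$ of good reduction for $E$ and residue characteristic $\neq\ell$. If for some extension of $q$ to $K_s$ the image of $I$ in $\Gamma$ is trivial and the image of $D$ contains $\gamma_\eta$, then $q$ is a test valuation for $\eta$.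
\end{lemma}

\begin{proof}
The group $E(K)$ is finitely generated: this is the Mordell--Weil theorem for number fields and the theorem of Mordell--Weil--Lang--N\'eron for finitely generated fields. By \eqref{eq:kummer}, $F$ is a coset of the finite group $E(K)/\ell E(K)$, and $0\notin F$ because $\xi\ne0$. Choose cocycles for the elements of $F$. Each vanishes on an open subgroup, so there is a finite Galois extension $M/K$ with $E[\ell]\subset E(M)$ on whose group $G_M$ they all vanish. By (C1) each $\eta\in F$ is inflated from some $0\ne h_\eta\in H^1(\Gamma,E[\ell])$. Lemma~\ref{lem:cyclic} gives $\gamma_\eta$ with $h_\eta|_{\langle\gamma_\eta\rangle}\ne0$.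

Let $q$ be as stated. Since $I\subseteq G_M$, we have $\eta|_I=0$. Let $\bar D$ be the image of $D$ in $\Gamma$. Then $h_\eta|_{\bar D}\ne0$ because $\gamma_\eta\in\bar D$, and $\eta|_D$ is its inflation along $D\to\bar D$. The kernel $D\cap G_M$ acts trivially on $E[\ell]$, so this inflation is injective by (C1), and $\eta|_D\ne0$.
\end{proof}

\section{The Kummer step}\label{sec:step}

A number field has countably many valuations, and they can be treated one by one. The field $\mathbb Q(t)$ has uncountably many: send $t$ to any element of $\mathbb Z_p$ that is transcendental over $\mathbb Q$. A countable tower must then deal with many valuations at once, and we group them by their centers. Let $B$ be a subring of a field $L$ and $P$ a prime ideal of $B$. A valuation $w$ of $L$ is \emph{centered on $B$ at $P$} if $B\subseteq O_w$ and $\mathfrak m_w\cap B=P$. Then $w>0$ on $P$ and $w=0$ on $B\setminus P$.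

\begin{proposition}\label{prop:step}
Let $K$ be an infinite finitely generated field, $\ell\ne\operatorname{char}K$ a prime with $\mu_\ell\subset K$, $E/K$ an elliptic curve and $0\ne\xi\in H^1(K,E)[\ell]$. Let $B\subset K$ be a finitely generated $\mathbb Z$-subalgebra with quotient field $K$, let $\mathcal P$ be a finite nonempty set of nonzero primes of $B$, and let $a\in K^\times$. There is a cyclic extension $L/K$ of degree $\ell$ such that $\xi_L\ne0$ and $a$ is an $\ell$-th power in $L_w^h$ for every valuation $w$ of $L$ centered on $B$ at a member of $\mathcal P$.
\end{proposition}

Take $F$, $M$, $\Gamma$, $\gamma_\eta$ from Lemma~\ref{lem:prep}, and fix $0\ne\pi\in\bigcap_{P\in\mathcal P}P$, for instance a product of nonzero elements of the $P$. It suffices to find test valuations $q_\eta$ and $u\in K^\times$ such that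
\begin{align}
&q_\eta(au)=1\quad\text{for all }\eta\in F,\label{eq:ram}\\
&w(u-1)>2w(\ell)\quad\text{for all valuations $w$ of $K$ centered on $B$ at some }P\in\mathcal P.\label{eq:close}
\end{align}
Indeed, put $d=au$ and $L=K(\sqrt[\ell]d)$. By \eqref{eq:ram} and Proposition~\ref{prop:survive}, $L/K$ is cyclic of degree $\ell$ and $\xi_L\ne0$. If $w$ is a valuation of $L$ centered on $B$ at $P\in\mathcal P$, so is its restriction to $K$. Then $u$ is an $\ell$-th power in $L_w^h$ by \eqref{eq:close} and Lemma~\ref{lem:powers}, $d$ is one in $L$, and hence $a=d/u$ is one in $L_w^h$.

\subsection{Number fields}\label{sub:number}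

Let $K$ be a number field and $S$ the finite set of finite places $v$ of $K$ with $v(\pi)>0$. It contains all valuations that occur in \eqref{eq:close}. By Chebotarev's theorem, for each $\gamma\in\Gamma$ there are infinitely many finite places $q$ of $K$, unramified in $M$, below a place of $M$ with Frobenius element $\gamma$. Extend such a place of $M$ to $K_s$. Then $I$ maps into its inertia group in $\Gamma$, which is trivial, and by (V2) $D$ maps onto its stabilizer, which contains $\gamma$. Only finitely many places lie in $S$, divide $\ell$, or are of bad reduction for $E$. So we can choose pairwise distinct places $q_\eta\notin S$, with $\gamma=\gamma_\eta$ for $q_\eta$, that are test valuations by Lemma~\ref{lem:prep}. Let $q_\eta(\pi_\eta)=1$. By weak approximation at the distinct places of $S\cup\{q_\eta:\eta\in F\}$ there is $d\in K^\times$ with $v(d-a)>v(a)+2v(\ell)$ for $v\in S$ and $q_\eta(d-\pi_\eta)>1$ for $\eta\in F$. Then $u=d/a$ satisfies \eqref{eq:ram} and \eqref{eq:close}. This proves Proposition~\ref{prop:step} for number fields.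

\subsection{Finitely generated fields}\label{sub:general}

Two things change in general. Condition \eqref{eq:close} may concern infinitely many valuations, so weak approximation does not apply. Instead we write $u$ down. Suppose we have $e\in B$ and test valuations $q_\eta$ such that
\begin{equation}\label{eq:e}
e\notin P\ \ (P\in\mathcal P),\qquad q_\eta(e)=1,\qquad q_\eta(\ell)=q_\eta(\pi)=q_\eta(a)=0\ \ (\eta\in F).
\end{equation}
Put
\[
u=\frac{e}{e+\ell^2\pi},\qquad\text{so that}\qquad u-1=\frac{-\ell^2\pi}{e+\ell^2\pi}.
\]
For $P\in\mathcal P$ we have $\pi\in P$ and $e\notin P$, so $e+\ell^2\pi\in B\setminus P$; in particular it is nonzero. If $w$ is centered on $B$ at $P$, then $w(e+\ell^2\pi)=0$ and $w(\pi)>0$, so $w(u-1)=2w(\ell)+w(\pi)>2w(\ell)$, which is \eqref{eq:close}. And $q_\eta(e+\ell^2\pi)=0$ because $q_\eta(e)=1>0=q_\eta(\ell^2\pi)$, so $q_\eta(au)=1$, which is \eqref{eq:ram}.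

The second change is that Chebotarev's theorem concerns closed points, whose local rings are not valuation rings in dimension $\ge2$. We shall draw through each closed point a divisor that is regular there. The valuation of the divisor inherits the Frobenius element of the point in its decomposition group, and $e$ is the product of the local equations of the divisors. Write $F=\{\eta_1,\dots,\eta_n\}$ and $\gamma_k=\gamma_{\eta_k}$.

\medskip\noindent\emph{Step 1: a good model.} Let $M=K(\theta)$, let $g$ be the minimal polynomial of $\theta$, and $\delta=\prod_{\gamma\ne\gamma'}(\gamma\theta-\gamma'\theta)\in K^\times$, the product over ordered pairs of distinct elements of $\Gamma$. Choose $0\ne b\in B$ such that $R=B[1/b]$ is regular, contains the coefficients of $g$ and of a Weierstrass equation of $E$, and has $\delta$, the discriminant of that equation, $\ell$, $\pi$ and $a$ as units. This is possible: the regular locus of a finitely generated $\mathbb Z$-domain is open and nonempty, regularity persists under further localization, and the other conditions ask for finitely many elements of $K=\operatorname{Quot}(B)$ to lie in $R$. The ring $R_M=R[\theta]\cong R[T]/(g)$ is finite and free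 over $R$. It is \'etale over $R$ because the norm $\delta$ of $g'(\theta)$ is a unit. An \'etale algebra over a regular ring is regular, so $R_M$ is normal; it is the integral closure of $R$ in $M$, and $\Gamma$ acts on it.

A finitely generated $\mathbb Z$-algebra that is a field is finite. This has two consequences. First, for $0\ne f\in R$ the ring $R[1/f]$ is not a field, since $K$ is infinite; here the hypothesis on $K$ enters. Second, if $A_1\subseteq A_2$ with $A_2$ finitely generated over $\mathbb Z$, a maximal ideal of $A_2$ contracts to a maximal ideal of $A_1$, because a subring of a finite field is a field. Chebotarev's theorem for schemes of finite type over $\mathbb Z$ \cite[Thm.~7]{SerreZL}, applied to the \'etale Galois cover $\operatorname{Spec}R_M[1/f]\to\operatorname{Spec}R[1/f]$ of integral schemes of dimension $\ge1$, shows that every $\gamma\in\Gamma$ is the Frobenius element of some maximal ideal of $R_M[1/f]$. Contracting to $R_M$ we obtain: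
\begin{equation}\label{eq:cheb}
\begin{gathered}
\text{for $0\ne f\in R$ and $\gamma\in\Gamma$ there is a maximal ideal $\mathfrak m'$ of $R_M$}\\
\text{with $f\notin\mathfrak m'$ and $\gamma\mathfrak m'=\mathfrak m'$.}
\end{gathered}
\end{equation}

\medskip\noindent\emph{Step 2: points and divisors.} We construct, for $k=1,\dots,n$ in turn, a maximal ideal $\mathfrak m_k'$ of $R_M$, an element $0\neq t_k\in B$ and a prime $\mathfrak q_k\ni t_k$ of $R$; put $\mathfrak p_k=\mathfrak q_k\cap B$. Suppose this is done for $j<k$. By \eqref{eq:cheb} with $f=t_1\cdots t_{k-1}$ there is $\mathfrak m_k'$ with $\gamma_k\mathfrak m_k'=\mathfrak m_k'$ containing no $t_j$, $j<k$. Let $\mathfrak m_k=\mathfrak m_k'\cap R$ and $\mathfrak n=\mathfrak m_k\cap B$. These are maximal ideals, and $\mathfrak nR=\mathfrak m_k$ since $R$ is a localization of $B$. The ideal $\mathfrak n$ is contained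
\begin{itemize}
\item in no $P\in\mathcal P$: otherwise $P=\mathfrak n\subseteq\mathfrak m_k$ by maximality, but $\pi\in P$ is a unit of $R$;
\item in no $\mathfrak p_j$ with $j<k$: otherwise $t_j\in\mathfrak p_j=\mathfrak n\subseteq\mathfrak m_k'$;
\item not in $\mathfrak m_k^2$: otherwise $\mathfrak m_k=\mathfrak m_k^2$, so $\mathfrak m_kR_{\mathfrak m_k}=0$ by Nakayama's lemma, so $\mathfrak m_k=0$ and $R$ is a field.
\end{itemize}
Prime avoidance says that an ideal contained in none of finitely many ideals, at most two of which are not prime, is not contained in their union. Applied in $B$ to the $P$, the $\mathfrak p_j$ and $\mathfrak m_k^2\cap B$, it gives $t_k\in\mathfrak n$ outside all of them. The square of a maximal ideal is primary, so $\mathfrak m_k^2R_{\mathfrak m_k}\cap R=\mathfrak m_k^2$ and $t_k\notin\mathfrak m_k^2R_{\mathfrak m_k}$. Since $R_{\mathfrak m_k}$ is regular local, $C=R_{\mathfrak m_k}/t_kR_{\mathfrak m_k}$ is regular local, hence a domain. So $\mathfrak q_k=t_kR_{\mathfrak m_k}\cap R$ is prime. The ring $R_{\mathfrak q_k}$ is a Noetherian local domain whose maximal ideal is generated by $t_k\ne0$, that is, a discrete valuation ring; let $q_k$ be its valuation.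

We have $q_k(t_k)=1$. For $j<k$ we have $q_j(t_k)=0$ because $t_k\in B\setminus\mathfrak p_j$, and $q_k(t_j)=0$ because $t_j\notin\mathfrak m_k\supseteq\mathfrak q_k$. So $e=t_1\cdots t_n\in B$ has $q_k(e)=1$ for all $k$, and $e\notin P$ for $P\in\mathcal P$ as no $t_k$ lies in $P$. Units of $R$ have value $0$ at $q_k$. Thus \eqref{eq:e} holds, and it remains to see that $q_k$ is a test valuation for $\eta_k$.

\medskip\noindent\emph{Step 3: $q_k$ is a test valuation.} We check the conditions of Lemma~\ref{lem:prep}. As $R\subseteq O_{q_k}$ and units of $R$ stay units, $E$ has good reduction at $q_k$ and the residue characteristic is not $\ell$.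

Let $\tilde q$ be any extension of $q_k$ to $K_s$, with ring $\tilde O$, and let $\tau\in I$. The conjugates of $\theta$ are integral over $R$, so they lie in $\tilde O$, and $\tilde q(\tau\theta-\theta)>0$. If $\tau\theta\ne\theta$, then $\tau\theta-\theta$ is one of the factors of $\delta$, and $\tilde q(\delta)>0$, although $\delta\in R^\times$. So $I$ has trivial image in $\Gamma$.

For the decomposition group we need an extension of $q_k$ to $M$ that is fixed by $\gamma_k$. The point $\mathfrak m_k'$ singles one out, because only one branch of the preimage of the divisor passes through it. Let $R'=(R_M)_{\mathfrak m_k'}$. The local ring $R'/t_kR'$ is a localization of the \'etale $C$-algebra $R_M\otimes_RC$, so it is regular, hence a domain, and $t_kR'$ is prime. The map $C\to R'/t_kR'$ is flat and local, hence faithfully flat and injective, so $t_kR'\cap R=\mathfrak q_k$. The localization $O'$ of $R'$ at $t_kR'$ is a discrete valuation ring of $M$, for the same reason as $R_{\mathfrak q_k}$. It contains $R_{\mathfrak q_k}$, since elements of $R\setminus\mathfrak q_k$ become units, and $t_k^{-1}\notin O'$. The only rings between a discrete valuation ring and its quotient field are these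 two, so $O'\cap K=R_{\mathfrak q_k}$. Finally $\gamma_k$ stabilizes $R_M$ and $\mathfrak m_k'$ and fixes $t_k$, so $\gamma_kO'=O'$. For an extension of $O'$ to $K_s$, the image of $D$ in $\Gamma$ is the stabilizer of $O'$ by (V2), and it contains $\gamma_k$. By Lemma~\ref{lem:prep}, $q_k$ is a test valuation for $\eta_k$. This completes the proof of Proposition~\ref{prop:step}. \hfill$\square$

\section{The tower}\label{sec:tower}

\begin{proof}[Proof of Theorem~\ref{thm:general}]
The degree of $K_0(\mu_\ell)/K_0$ divides $\ell-1$, so $\xi$ stays nonzero over $K_0(\mu_\ell)$ by (C2), and we may assume $\mu_\ell\subset K_0$. All fields below lie in a fixed separable closure of $K_0$. We construct finite extensions $K_0\subseteq K_1\subseteq K_2\subseteq\cdots$ with $\xi_{K_n}\ne0$.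

\emph{Tasks.} A \emph{task of level $i$} is one of the following:
\begin{enumerate}
\item[($\alpha$)] a monic separable polynomial $f\in K_i[T]$ of degree prime to $\ell$;
\item[($\beta$)] a triple $(B,P,a)$, where $B\subset K_i$ is a finitely generated subring with quotient field $K_i$, $P\ne0$ is a prime of $B$, and $a\in K_i^\times$.
\end{enumerate}
The field $K_i$ is countable, and $B$ and $P$ are given by finitely many elements, since $B$ is Noetherian. So there are countably many tasks of level $i$. They are known only once $K_i$ has been built; at that moment we list them, with repetitions if desired, as $\mathcal T_{i,0},\mathcal T_{i,1},\dots$. Let $j\mapsto(i(j),k(j))$ be the inverse of the bijection $(i,k)\mapsto\frac12(i+k)(i+k+1)+k$ from $\mathbb N\times\mathbb N$ to $\mathbb N$; then $i(j)\le j$. In passing from $K_j$ to $K_{j+1}$ we treat $\mathcal T_{i(j),k(j)}$. So every task of every level $i$ is treated at some stage $j\ge i$.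

\emph{Type $(\alpha)$ at stage $j$.} The degrees of the irreducible factors of $f$ over $K_j$ add up to a number prime to $\ell$, so one factor has degree prime to $\ell$. Let $K_{j+1}$ be generated by a root of it. Then $\xi_{K_{j+1}}\ne0$ by (C2), and $f$ has a root in $K_{j+1}$.

\emph{Type $(\beta)$ at stage $j$.} The data live over $K_i$ and must be moved up to $K_j$. Write $K_j=K_i(\theta)$; after multiplying by an element of $B$, $\theta$ is integral over $B$. Then $B'=B[\theta]$ is a finite $B$-module with quotient field $K_j$, and the set $\mathcal P$ of primes of $B'$ above $P$ is finite, nonempty, and consists of nonzero primes. Let $K_{j+1}=L$ be given by Proposition~\ref{prop:step} for $(K_j,B',\mathcal P,a)$. Then $\xi_{K_{j+1}}\neq0$. If $w$ is a valuation of $K_{j+1}$ centered on $B$ at $P$, then $B'\subseteq O_w$, as $O_w$ is integrally closed, and $\mathfrak m_w\cap B'$ lies above $P$. So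
\begin{equation}\label{eq:done}
\text{$a$ is an $\ell$-th power in $(K_{j+1})_w^h$ for all $w$ centered on $B$ at $P$.}
\end{equation}

Put $K=\bigcup K_n$. It is separable algebraic over $K_0$, and $\xi_K\ne0$ by (C3). The torsor that represents $\xi$ has no $K$-point, so $K$ is not PAC.

\emph{$G_K$ is pro-$\ell$.} Let $K(\theta)/K$ be finite separable of degree prime to $\ell$. The minimal polynomial of $\theta$ over $K$ has its coefficients in some $K_i$ and is a task of type $(\alpha)$, so it has a root in $K$. Being irreducible over $K$, it is linear. The fixed field of a Sylow pro-$\ell$ subgroup of $G_K$ is a union of finite extensions of degree prime to $\ell$, so it equals $K$.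

\emph{$K$ is locally separably closed.} The field $K$ has finite transcendence degree, so by Lemma~\ref{lem:criterion} it suffices to show that each $a\in K^\times$ is an $\ell$-th power in $K_w^h$ for each $w$ of rank $1$. Let $a\in K_i$. Choose nonzero generators $x_1,\dots,x_N$ of the field $K_i$, replace $x_\nu$ by $x_\nu^{-1}$ whenever $w(x_\nu)<0$, and let $B\subseteq O_w$ be the subring they generate. Let $P=\mathfrak m_w\cap B$. If $P=0$, then $w$ is trivial on $\operatorname{Quot}(B)=K_i$, hence on $K$ by (V1), which is false. So $(B,P,a)$ is a task of level $i$, treated at some stage $j$, and $w|_{K_{j+1}}$ is centered on $B$ at $P$. By \eqref{eq:done} and (V3), $a$ is an $\ell$-th power in $K_{j+1}^h\subseteq K_w^h$.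
\end{proof}

If $K_0$ is a number field, so is every $K_j$, and only Subsection~\ref{sub:number} has been used. The finiteness of $E(K_j)/\ell E(K_j)$ is needed afresh at each stage; this is why the tower proceeds by finite extensions.

\section{The cubic over $\mathbb Q(\zeta_3)$ and the classification}\label{sec:final}

For part (3) of Theorem~\ref{thm:main} we need the Brauer group $\operatorname{Br}(K)=H^2(G_K,K_s^\times)$. It commutes with unions of ascending chains of fields. For $\ell\ne\operatorname{char}K$, the sequence $1\to\mu_\ell\to K_s^\times\to K_s^\times\to1$ and Hilbert's Theorem~90 give $H^2(G_K,\mu_\ell)=\operatorname{Br}(K)[\ell]$. For a number field $N$ with completions $N_v$, a class in $\operatorname{Br}(N)$ vanishes in $\operatorname{Br}(N_v)$ for all but finitely many places $v$, and by the Albert--Brauer--Hasse--Noether theorem it is $0$ if it vanishes at all places, finite and real.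

\begin{lemma}\label{lem:brauer}
Let $K$ be an algebraic extension of $\mathbb Q$ that is locally separably closed and not formally real. Then $\operatorname{Br}(K)=0$.
\end{lemma}

\begin{proof}
Write $K=\bigcup K_j$ with number fields $K_0\subseteq K_1\subseteq\cdots$ such that $-1$ is a sum of squares in $K_0$. Then no $K_j$ has a real place. It suffices to show that each $\alpha\in\operatorname{Br}(K_i)$ vanishes in some $\operatorname{Br}(K_j)$. For $j\ge i$ let $Z_j$ be the finite set of finite places of $K_j$ at whose completion $\alpha$ is nonzero. A completion of $K_{j+1}$ contains the completion of $K_j$ at the induced place, so restriction of places maps $Z_{j+1}$ to $Z_j$.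

Suppose that all $Z_j$ are nonempty. An inverse limit of nonempty finite sets is nonempty, so there is a compatible sequence of places $w_j\in Z_j$. The union of their rings is the ring of a nontrivial valuation $w$ of $K$; fix an extension to $\overline{\mathbb Q}$. By Lemma~\ref{lem:density}, $K_j^h$ embeds over $K_j$ in the completion at $w_j$, so $\alpha\ne0$ in $\operatorname{Br}(K_j^h)$ for all $j\ge i$. Hence $\alpha\ne0$ in the Brauer group of $\bigcup K_j^h$, which is $K_w^h=\overline{\mathbb Q}$ by (V3) and the hypothesis. This is absurd. So some $Z_j$ is empty, and $\alpha=0$ in $\operatorname{Br}(K_j)$ since $K_j$ has no real place.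
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $E$ be the Jacobian and $\xi$ the class of $X$. By Lemma~\ref{lem:cubic}, applied to the place $v$ of $K_0$ with $v(2)=1$, and by Lemma~\ref{lem:class}, we have $0\ne\xi\in H^1(K_0,E)[3]$. Let $K$ be the field of Theorem~\ref{thm:general} for $\ell=3$. Then $X(K)=\varnothing$ by Lemma~\ref{lem:class}, which is (1), and (2) holds because separable and algebraic closure agree in characteristic $0$. The field $K$ contains $\mathbb Q$, so it is infinite. It is not formally real, since $\sqrt{-3}\in K$ and $-1=1+1+(\sqrt{-3})^2$.

The group $G_K$ is pro-$3$, and it is nontrivial since $X(K)=\varnothing\ne X(\overline{\mathbb Q})$. A pro-$\ell$ group $G$ is free if and only if its cohomological dimension is at most $1$, if and only if $H^2(G,\mathbb Z/\ell)=0$ \cite[I.4.1--4.2]{SerreGC}. As $\mu_3\subset K$, we have $H^2(G_K,\mathbb Z/3)\cong H^2(G_K,\mu_3)=\operatorname{Br}(K)[3]$, which is $0$ by Lemma~\ref{lem:brauer}. This proves (3).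
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:class}]
An infinite field of characteristic $p$ and transcendence degree $0$ is an infinite algebraic extension of $\mathbb F_p$. Such a field is PAC, by the Lang--Weil estimates applied over its arbitrarily large finite subfields \cite[Cor.~11.2.4]{FJ}. So $(p,0)$ does not occur.

In each remaining case we give an infinite finitely generated field $K_0$ of characteristic $c$ and transcendence degree $r$, a prime $\ell\ne c$, and a smooth projective geometrically integral curve $X$ of genus $1$ with $X(K_0)=\varnothing$ and with a point over a separable extension of degree $\ell$. By Lemma~\ref{lem:class} its class $\xi$ is nonzero and killed by $\ell$. Theorem~\ref{thm:general} then gives a locally separably closed field $K$ that is not PAC. It is infinite, and it has transcendence degree $r$ because $K/K_0$ is algebraic. It is not formally real: in characteristic $p$, $-1$ is a sum of $p-1$ ones, and in characteristic $0$ our $K_0$ contains $\sqrt{-3}$.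

\emph{Characteristic $0$, $r\ge0$.} Take $\ell=3$, $K_0=\mathbb Q(\zeta_3)(t_1,\dots,t_r)$ and $X=X_2$. The place $v$ of $\mathbb Q(\zeta_3)$ with $v(2)=1$ extends to the Gauss valuation of $K_0$, which assigns to a polynomial the minimum of the values of its coefficients. It is discrete with $v(2)=1$, and Lemma~\ref{lem:cubic} applies.

\emph{Characteristic $p\ne3$, $r\ge1$.} Take $\ell=3$, $K_0=\mathbb F_p(\zeta_3)(t_1,\dots,t_r)$ and $X=X_{t_1}$, and apply Lemma~\ref{lem:cubic} to the $t_1$-adic valuation.

\emph{Characteristic $3$, $r\ge1$.} Now $\ell=3$ is excluded. Take $\ell=2$, $K_0=\mathbb F_3(t_1,\dots,t_r)$, $t=t_1$, and let $X$ be glued from the affine curves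
\[
y^2=tx^4+t^3\qquad\text{and}\qquad y'^2=t+t^3x'^4
\]
along $x'=1/x$, $y'=y/x^2$. The derivatives $tx^3$ and $t^3x'^3$ of the two quartics vanish only at $0$, which is not a root, so both quartics are separable. Hence $X$ is smooth and geometrically integral, and it is a double cover of the projective line, tamely branched at four points; so it is projective, and $2g-2=-4+4$ gives genus $1$. Let $v$ be the $t$-adic valuation. For $x\in K_0^\times$ we have $1+4v(x)\ne3$, so $v(tx^4+t^3)=\min(1+4v(x),3)$, which is odd; for $x=0$ the value is $3$. A square has even value, so the first chart has no $K_0$-point. The remaining points have $x'=0$ and $y'^2=t$, and $t$ is not a square in $K_0$. Thus $X(K_0)=\varnothing$, while $(x,y)=(0,t\sqrt t)$ is a point over the separable quadratic extension $K_0(\sqrt t)$.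
\end{proof}

\begin{thebibliography}{9}

\bibitem{FJ} Fried and Jarden, \emph{Field Arithmetic}.

\bibitem{SerreGC} Serre, \emph{Galois Cohomology}.

\bibitem{SerreZL} Serre, \emph{Zeta and $L$ functions}.

\end{thebibliography}
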